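\title{Structurability by contractible simplicial complexes\\ passes to Borel embeddings}

\begin{abstract}
A countable Borel equivalence relation is $\mathcal C_n$-structurable if its classes can be made, in a Borel way, the vertex sets of contractible simplicial complexes of dimension at most $n$. For $n=1$ this is treeability. We prove that for $n\ge2$ every relation that Borel embeds into a $\mathcal C_n$-structurable one is $\mathcal C_n$-structurable. The main tool is a restriction theorem: a Borel assignment of connected complexes to the classes can be moved to any Borel set that meets every class in an infinite set, keeping the homotopy type of each complex and not raising its dimension unless that dimension is below $2$. We deduce that, for every $n\ge1$ and also without a dimension bound, structurability by contractible complexes pulls back along countable-to-one Borel homomorphisms.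
\end{abstract}

\section{Introduction}\label{sec:intro}

A \emph{countable Borel equivalence relation} (CBER) on a standard Borel space $X$ is an equivalence relation $E\subseteq X\times X$ that is a Borel set and has only countable classes. Let $E$ be a CBER on $X$ and $F$ a CBER on $Y$. A Borel map $f\colon X\to Y$ is a \emph{homomorphism} from $E$ to $F$ if $x\mathrel{E}x'$ implies $f(x)\mathrel{F}f(x')$, a \emph{reduction} if the two conditions are equivalent for all $x,x'$, and an \emph{embedding} if it is an injective reduction. We write $E\le_BF$ if a reduction exists and $E\sqsubseteq_BF$ if an embedding exists.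

A \emph{simplicial complex} is a countable set $V$ of \emph{vertices} with a family $K$ of nonempty finite subsets of $V$, the \emph{simplices}, that contains all singletons and all nonempty subsets of its members. A simplex with $k+1$ elements has dimension $k$, and an \emph{edge} is a simplex of dimension $1$. The geometric realization $|K|$ carries the weak topology with respect to its closed simplices, and $K$ is called connected or contractible if $|K|$ is. For $n\ge1$ let $\mathcal C_n$ be the class of nonempty contractible simplicial complexes of dimension at most $n$, and let $\mathcal C_\infty$ be the class of all nonempty contractible simplicial complexes. The members of $\mathcal C_1$ are the countable trees, the one-point tree included.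

View a simplicial complex as a structure in the relational language with one $(k+1)$-ary symbol for the $k$-dimensional simplices, for each $k\in\mathbb N$. A CBER $F$ on $X$ is \emph{$\mathcal C_n$-structurable} if there is a structure with universe $X$ whose relations are Borel and relate only $F$-equivalent points, and whose induced substructure on each $F$-class is isomorphic to a member of $\mathcal C_n$. We use the following equivalent description. Let $[F]^{<\infty}$ be the standard Borel space of nonempty finite sets contained in one $F$-class. A \emph{Borel complex} for $F$ is a Borel set $K\subseteq[F]^{<\infty}$ that contains all singletons and all nonempty subsets of its members. It makes each class $D$ the vertex set of the complex $K_D=\{\tau\in K:\tau\subseteq D\}$, and $F$ is $\mathcal C_n$-structurable exactly when it has a Borel complex $K$ with $K_D\in\mathcal C_n$ for all classes $D$.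

For $n=1$ this is treeability. For an example with $n=2$, let $\mathbb Z^2$ act freely on $X$ by Borel automorphisms, with generators $g,h$. The triangles $\{x,gx,ghx\}$ and $\{x,hx,ghx\}$ and their faces turn each orbit into a copy of the plane, cut into unit squares and then along parallel diagonals, so the orbit relation is $\mathcal C_2$-structurable. The least $n$ for which $F$ is $\mathcal C_n$-structurable is thus a kind of geometric dimension of $F$, and a dimension should not go up when one passes to a subobject. This leads to the question answered here.

\medskip
\noindent\textbf{Question.} \emph{Let $n\ge2$. If $F$ is $\mathcal C_n$-structurable and $E\sqsubseteq_BF$, is $E$ also $\mathcal C_n$-structurable?}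
\medskip

An embedding identifies $E$ with the restriction $F|A$ of $F$ to a Borel set $A$. So we are given a contractible complex $K_D$ on each class $D$ and must produce one whose vertex set is exactly $A\cap D$. For a single class with $A\cap D$ infinite one can transport $K_D$ along a bijection $D\to A\cap D$, but such bijections need not exist in a Borel way. Let $\mathbb Z^2$ act on the circle by rotations through $2\pi\alpha$ and $2\pi\beta$, with $1,\alpha,\beta$ linearly independent over $\mathbb Q$, and let $A$ be a half circle. The action is free and $A$ meets each orbit in an infinite set. A Borel injection that moves each point within its orbit agrees piecewise with rotations, so it preserves Lebesgue measure and cannot map the circle into $A$. For trees there is a way around this: contract each vertex outside $A$ onto a nearest point of $A$. This suggests a positive answer, but in dimension two the contraction can change the homotopy type (Example~\ref{ex:disc}). The answer is nevertheless positive.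

\begin{theorem}\label{thm:main}
Let $n\ge2$. If $F$ is $\mathcal C_n$-structurable and $E\sqsubseteq_BF$, then $E$ is $\mathcal C_n$-structurable.
\end{theorem}

The proof does not use contractibility. It preserves an arbitrary homotopy type.

\begin{theorem}\label{thm:restrict}
Let $F$ be a CBER on $X$ with a Borel complex $K$ such that every $K_D$ is connected. Let $A\subseteq X$ be a Borel set that meets every $F$-class in an infinite set. Then $F|A$ has a Borel complex $L$ such that, for every $F$-class $D$, the space $|L_{D\cap A}|$ is homotopy equivalent to $|K_D|$ and $\dim L_{D\cap A}\le\max(2,\dim K_D)$.
\end{theorem}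

The word ``infinite'' cannot be dropped: if $K_D$ is a triangulated circle and $A\cap D$ is a single point, the only complex on $A\cap D$ is a point. Once embeddings are understood, soft arguments give more.

\begin{theorem}\label{thm:hom}
Let $n\ge1$ or $n=\infty$. If $F$ is $\mathcal C_n$-structurable and there is a countable-to-one Borel homomorphism from $E$ to $F$, then $E$ is $\mathcal C_n$-structurable. In particular, $\mathcal C_n$-structurability passes to Borel subrelations and is closed downward under $\le_B$ and $\sqsubseteq_B$.
\end{theorem}

Section~\ref{sec:idea} derives Theorem~\ref{thm:main} from Theorem~\ref{thm:restrict}, treats trees, and shows the idea behind Theorem~\ref{thm:restrict} on a complex with seven vertices. Sections~\ref{sec:blocks}--\ref{sec:homotopy} prove Theorem~\ref{thm:restrict}, and Section~\ref{sec:hom} proves Theorem~\ref{thm:hom}.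

\section{Contracting onto a Borel set}\label{sec:idea}

\subsection{Borel choices}\label{sub:borel}

We use two theorems of descriptive set theory. The \emph{Lusin--Novikov theorem} says that if $P\subseteq Y\times Z$ is a Borel subset of a product of standard Borel spaces and each section $P_y$ is countable, then the projection of $P$ to $Y$ is Borel and $P$ is the union of the graphs of countably many Borel functions $g_i$ defined on Borel subsets of $Y$. Applied to $P=\{(f(z),z):z\in Z\}$ for a countable-to-one Borel map $f\colon Z\to Y$, it shows that $f(Z)$ is Borel, that $f$ has a Borel right inverse on $f(Z)$, and that $Z$ is covered by the countably many Borel sets $\{z:g_i(f(z))=z\}$, on each of which $f$ is injective. The \emph{Feldman--Moore theorem} says that every CBER is the orbit relation of a countable group $\{g_i:i\in\mathbb N\}$ of Borel automorphisms.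

Consequently a quantifier over the points or the finite subsets of a class can be replaced by a quantifier over $\mathbb N$, so conditions stated with such quantifiers define Borel sets, and a choice from a nonempty countable set of possibilities can be made Borel by taking the first one in a Borel enumeration. All choices in this paper are of this kind. We fix a Borel linear order $<$ on each standard Borel space that occurs; ``least'' and ``first'' refer to it.

\subsection{From embeddings to Borel subsets}

\begin{proof}[Proof of Theorem~\ref{thm:main} from Theorem~\ref{thm:restrict}]
Let $f$ embed $E$ into $F$, where $F$ lives on $X$ and $K$ is a Borel complex for $F$ with all $K_D\in\mathcal C_n$. The image $A$ of $f$ is Borel, and $f$ is a Borel isomorphism of $E$ with $F|A$. Let $X_{\mathrm{fin}}$ and $X_{\mathrm{inf}}$ be the unions of the $F$-classes $D$ for which $A\cap D$ is nonempty and finite, respectively infinite. Both sets are Borel. On $A\cap X_{\mathrm{fin}}$ join two points of a class by an edge if they are consecutive in the order $<$ of $A\cap D$; this makes $A\cap D$ a finite path, which lies in $\mathcal C_n$. On $X_{\mathrm{inf}}$ each $K_D$ is contractible, hence connected, and Theorem~\ref{thm:restrict}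 gives a Borel complex $L$ with $|L_{D\cap A}|\simeq|K_D|$ contractible and $\dim L_{D\cap A}\le\max(2,n)=n$. The last equality is the only use of $n\ge2$.
\end{proof}

The same proof works for $n=\infty$, where there is no dimension to check.

\subsection{The root map and trees}\label{sub:root}

Let $K$ be a Borel complex for $F$ on $X$ with all $K_D$ connected, and let $A\subseteq X$ be Borel and meet every class. For $x\in X$ let $\delta(x)$ be the distance from $x$ to $A$ in the graph formed by the edges of $K$; it is finite because $K_D$ is connected. For $x\notin A$ choose, in a Borel way, a neighbor $p(x)$ of $x$ with $\delta(p(x))=\delta(x)-1$, and let $e_x=\{x,p(x)\}\in K$. The \emph{root map} is the Borel map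
\[
q\colon X\to A,\qquad q(x)=p^{\delta(x)}(x).
\]
It is the identity on $A$ and satisfies $q(p(x))=q(x)$. Hence the fiber $q^{-1}(a)$ contains no point of $A$ other than $a$, and each of its points $x$ is joined to $a$ inside the fiber by the path $x,p(x),p^2(x),\dots$.

\begin{proposition}\label{prop:trees}
If $F$ is $\mathcal C_1$-structurable and $E\sqsubseteq_BF$, then $E$ is $\mathcal C_1$-structurable.
\end{proposition}

\begin{proof}
As above we identify $E$ with $F|A$, and we discard the Borel set of $F$-classes that miss $A$. Let $K$ make every class a tree, and let $L$ consist of the points of $A$ and the pairs $\{q(x),q(y)\}$ with $\{x,y\}\in K$ and $q(x)\ne q(y)$. Then $L$ is Borel, being a countable-to-one image of a Borel set. The map $q$ sends a path of $K_D$ from $a$ to $a'$ to a walk, possibly with pauses, from $a$ to $a'$, so $L_{D\cap A}$ is connected. Suppose $a_1,\dots,a_r$ with $r\ge3$ is a cycle in $L$. For each $i$ modulo $r$ take an edge of $K$ from $q^{-1}(a_i)$ to $q^{-1}(a_{i+1})$, and inside each fiber $q^{-1}(a_i)$ join the end of the incoming edge to the start of the outgoing edge by a simple path. The fibers are disjoint, so this is a cycle in the tree $K_D$, a contradiction.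
\end{proof}

\subsection{Dimension two}\label{sub:two}

The analogue for higher-dimensional $K$ would be the complex $q(K)=\{q(\tau):\tau\in K\}$. It need not have the homotopy type of $K$.

\begin{example}\label{ex:disc}
Let $K$ have vertices $a,b,c,d,x$ and triangles $abc$, $bcd$, $cdx$, $acx$, $bdx$. The first four form the cone with apex $c$ over the square $a,b,d,x$. The fifth is glued to this cone along $bd$ and $dx$ and can be pushed in from its free edge $bx$. So $K$ is contractible. Take $A=\{a,b,c,d\}$ and $p(x)=a$. The five triangles map to $abc$, $bcd$, $acd$, $ac$, $abd$, so $q(K)$ is the boundary of a tetrahedron, a $2$-sphere. (To make $A$ infinite, attach at $c$ a ray of further points of $A$.)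
\end{example}

Contracting the edge $ax$ in $|K|$ does give a contractible CW complex with $0$-cells $A$, but in it $ab$ and $xb$ are two different $1$-cells with the same endpoints, and passing to $q(K)$ glues them together. To keep them apart in a simplicial complex one must subdivide, and subdivision needs vertices that we do not have. Our remedy is to \emph{place each subdivision vertex on a point of $A$ that is already in use}. Gluing two points of a connected complex amounts, up to homotopy, to joining them by an arc, and so it creates a loop. We cancel this loop with one extra triangle. The mechanism is visible in the simplest cell that is not simplicial, an edge whose two endpoints coincide.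

\begin{example}\label{ex:loop}
Let $Y$ be the path $c_1,c_2,\dots,c_7$. We want to attach a loop at $c_1$ without adding vertices. Subdivide the loop as $c_1,v_1,v_2,v_3,c_1$ and place $v_1,v_2,v_3$ on $c_3,c_5,c_7$. Adding the edges $c_1c_3$, $c_3c_5$, $c_5c_7$, $c_7c_1$ to $Y$ gives a connected graph with $7$ vertices and $10$ edges. This is a wedge of four circles up to homotopy: three too many, one for each placed vertex.

To cancel them, first make $h=c_2$ adjacent to all other vertices without changing the homotopy type of $Y$: for $i=4,5,6,7$ in turn add the edge $hc_i$ together with the triangle $hc_{i-1}c_i$. We call $h$ the \emph{hub}. Now add the four edges of the loop and, for each $v_i$, the triangle spanned by $h$ and the edge that leads to $v_i$ from its predecessor: $hc_1c_3$, $hc_3c_5$, $hc_5c_7$. In the resulting complex the simplices other than the edge $c_7c_1$ form a cone with apex $h$. So the complex is homotopy equivalent to a circle, and the closed path $c_1c_3c_5c_7c_1$, which crosses $c_7c_1$ once, generates its fundamental group.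

The positions of the $v_i$ matter. If $v_3$ is placed on $h$, the last two edges of the loop fall on the existing edges $c_5h$ and $hc_1$, and the loop contracts inside the cone.
\end{example}

To do this for all cells of all classes at once, four things are needed.
\begin{enumerate}
\item \emph{Paths in $A$.} The hub is built from a path through a large finite subset of $A$. Section~\ref{sec:blocks} supplies such paths. They are not part of $K$, so their edges must be canceled by discs.
\item \emph{Room.} New vertices must land on points not yet adjacent to their future neighbors. This is possible when the current complex has bounded degree and the path is long compared with the bound. Since $K$ need not be locally finite, the cells are treated in countably many stages, and the degrees are bounded after each stage by a constant that depends on the stage.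
\item \emph{Higher cells.} A ball must be triangulated so that distinct interior simplices keep distinct images although $q$ is not injective on the boundary sphere. The collar balls of Section~\ref{sub:collar} do this.
\item \emph{Independence.} Choices for different cells of one stage are made simultaneously and must not collide. This is arranged by a coloring and by the exclusion rules of Section~\ref{sub:choice}.
\end{enumerate}

\section{Colorings and blocks}\label{sec:blocks}

The first lemma splits any family of finite sets into countably many disjoint families.

\begin{lemma}\label{lem:color}
For every CBER $E$ on a standard Borel space $A$ there is a Borel map $\chi\colon[E]^{<\infty}\to\mathbb N$ such that $\chi(u)=\chi(u')$ and $u\cap u'\ne\emptyset$ imply $u=u'$.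
\end{lemma}

\begin{proof}
We may take $A$ to be a Borel subset of $\mathbb R$ and $E$ the orbit relation of a group $\{g_i:i\in\mathbb N\}$. For $u=\{x_1<\dots<x_r\}$ let $\chi(u)$ be a code for the following data: the number $r$; for each $j\le r$ the least $i_j$ with $x_j=g_{i_j}x_1$; and the first tuple $(U_1,\dots,U_r)$, in a fixed enumeration, of pairwise disjoint rational intervals with $x_j\in U_j$. Suppose $u'=\{x'_1<\dots<x'_r\}$ has the same code and $x_j=x'_l$. This point lies in $U_j\cap U_l$, so $j=l$. Then $x_1=g_{i_j}^{-1}x_j=g_{i_j}^{-1}x'_j=x'_1$, and $x_t=g_{i_t}x_1=x'_t$ for all $t\le r$.
\end{proof}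

The second lemma provides arbitrarily long paths that partition $A$. The paths of all lengths must belong to one graph fixed in advance, because that graph is the starting complex of the construction while the lengths are chosen along the way. This lemma is where the hypothesis that $A$ meets each class in an infinite set is used.

\begin{lemma}\label{lem:blocks}
Let $E$ be a CBER on $A$ with all classes infinite. There are Borel equivalence relations $R_0\subseteq R_1\subseteq\dots\subseteq E$ such that every $R_j$-class has exactly $2^j$ elements, and an acyclic Borel graph $\Lambda$ on $A$ of maximum degree at most $2$, joining only $E$-equivalent points, that induces a path on each $R_j$-class.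
\end{lemma}

\begin{proof}
We first show that if a CBER $E'$ on $A'$ has only infinite classes, then $A'$ has a Borel partition into $E'$-related pairs. Take $\chi$ from Lemma~\ref{lem:color} for $E'$. Recursively let $\Phi_r$ be the set of $E'$-related pairs $u$ with $\chi(u)=r$ that are disjoint from all members of $\Phi_0\cup\dots\cup\Phi_{r-1}$, and let $\Phi=\bigcup_r\Phi_r$. Distinct members of $\Phi_r$ are disjoint by the choice of $\chi$, so $\Phi$ is a Borel family of disjoint pairs. A related pair of color $r$ either lies in $\Phi_r$ or meets an earlier member, so every class has at most one point not covered by $\Phi$. On the invariant Borel set of classes with an uncovered point $y$, discard $\Phi$. The map sending $z$ to the least $i$ with $z=g_iy$, where $\{g_i\}$ is a group generating $E'$, is an injection of the class into $\mathbb N$ and enumerates it as $z_0,z_1,\dots$; use the pairs $\{z_{2i},z_{2i+1}\}$.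

Let $R_0$ be equality. Suppose $R_j$ is given and each of its classes is an oriented path. Let $A_j$ be the Borel set of first points of these paths. The classes of $E|A_j$ are infinite, since finitely many $R_j$-classes cannot cover an infinite set, so $A_j$ can be partitioned into related pairs. For each pair $a<a'$, merge the two $R_j$-classes into one $R_{j+1}$-class, oriented as the path of $a$ followed by the path of $a'$, and add the edge from the last point of the first path to $a'$. Let $\Lambda$ be the set of all edges added. Edges added after step $j$ join different $R_j$-classes, so $\Lambda$ induces on each $R_j$-class the constructed path. A cycle, or three edges at one vertex, would be present after finitely many steps and would then lie in a single $R_j$-class, which is a path.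
\end{proof}

\section{A cell complex with vertex set $A$}\label{sec:model}

From here to the end of Section~\ref{sec:homotopy} we fix $F,X,K,A$ as in Theorem~\ref{thm:restrict} and put $E=F|A$. We fix $p$, $e_x$, $q$ as in Section~\ref{sub:root}, and $\chi$, $R_j$, $\Lambda$ from Lemmas~\ref{lem:color} and~\ref{lem:blocks} for $E$. In this section we replace $|K_D|$ by a CW complex $\bar Z$ of the same homotopy type that has $0$-cells $A\cap D$, contains $|\Lambda|$, and has a triangulated ball for every other cell.

\subsection{Facts from homotopy theory}\label{sub:facts}

\begin{itemize}
\item[(T1)] \emph{Gluing lemma.} If $(B,S)$ is a CW pair, $g\colon S\to Y$ is a map and $\varphi\colon Y\to Y'$ is a homotopy equivalence, then the induced map $Y\cup_gB\to Y'\cup_{\varphi g}B$ is a homotopy equivalence.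
\item[(T2)] \emph{Collapsing.} If $T$ is a subcomplex of a CW complex $Z$ and every component of $T$ is contractible, then the quotient map of $Z$ that contracts each component of $T$ to a point is a homotopy equivalence. Indeed $T$ is the topological sum of its components, so the map $\varphi$ from $T$ to its discrete set of components is a homotopy equivalence; apply (T1) with $(B,S)=(Z,T)$, $Y=T$ and $g=\mathrm{id}$.
\item[(T3)] \emph{Expansion.} Let $Y'$ be obtained from a CW complex $Y$ by attaching a family of arcs and, for each arc, one $2$-cell whose boundary runs exactly once over this arc and otherwise lies in $Y$. Then $Y$ is a strong deformation retract of $Y'$. Each disc retracts by deformation onto the complement of the open arc in its boundary, and these homotopies fit together continuously because $Y'\times[0,1]$ has the weak topology with respect to products of closed cells.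
\item[(T4)] \emph{Discs.} A homeomorphism between the boundary spheres of two closed balls extends to the balls by coning. The quotient of a $2$-disc obtained by contracting each of finitely many disjoint boundary arcs to a point is a $2$-disc.
\item[(T5)] A compact subset of a CW complex lies in a finite subcomplex. By \emph{Whitehead's theorem}, a map of CW complexes that induces a bijection on path components and isomorphisms on all homotopy groups at all base points is a homotopy equivalence.
\end{itemize}

\subsection{Collar balls}\label{sub:collar}

Suppose a triangulated sphere $S$ has been mapped to $A$ by a map $q$ that is injective on each simplex but not on all of $S$. Filling $S$ by a cone with apex $c$ fails: if $q(y)=q(y')$, the edges $\{c,y\}$ and $\{c,y'\}$ have the same image wherever $c$ is placed. We insert a collar so that each new vertex is adjacent to the vertices of at most one simplex of $S$.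

\begin{definition}\label{def:collar}
Let $S$ be a nonempty finite simplicial complex. The \emph{collar ball} $B(S)$ has as vertices those of $S$, one vertex $\hat\sigma$ for each simplex $\sigma\in S$, and one vertex $c$. Its simplices are the nonempty sets of the forms
\[
\rho\cup\{\hat\sigma_1,\dots,\hat\sigma_j\}\qquad\text{and}\qquad\{\hat\sigma_1,\dots,\hat\sigma_j,c\},
\]
where $j\ge0$, $\sigma_1\subsetneq\dots\subsetneq\sigma_j$ is a chain in $S$, $\rho\in S\cup\{\emptyset\}$, and $\rho\subseteq\sigma_1$ if $j\ge1$. The vertices $\hat\sigma$ and $c$ are \emph{new}. A simplex is \emph{interior} if it contains a new vertex; the other simplices are those of $S$. We write $\hat x$ for $\widehat{\{x\}}$.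
\end{definition}

If $S$ consists of two points $x,y$, then $B(S)$ is the path $x,\hat x,c,\hat y,y$, as in Example~\ref{ex:loop}. Figure~\ref{fig:collar} shows $B(S)$ for a $4$-cycle. Three adjacency properties can be read off the definition.
\begin{itemize}
\item[(B1)] The neighbors of $\hat\sigma$ among the vertices of $S$ are exactly the vertices of $\sigma$.
\item[(B2)] The vertex $c$ has no neighbor in $S$ and is adjacent to every $\hat\sigma$.
\item[(B3)] Each vertex $x$ of $S$ is adjacent to $\hat x$.
\end{itemize}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.25]
\foreach \x in {0,90,180,270}{
\begin{scope}[rotate=\x]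
\draw (2,2)--(-2,2) (2,2)--(1,1) (2,2)--(0,1)--(-2,2) (1,1)--(-1,1);
\draw[ultra thick] (0,0)--(1,1) (0,0)--(0,1);
\end{scope}}
\draw[ultra thick] (2,2)--(1,1);
\foreach \x in {0,90,180,270}{
\begin{scope}[rotate=\x]
\fill (2,2) circle (2pt);
\filldraw[fill=white] (1,1) circle (2pt) (0,1) circle (2pt);
\end{scope}}
\filldraw[fill=white] (0,0) circle (2pt);
\node[above right] at (2,2) {$x$};
\node[above left] at (-2,2) {$y$};
\node at (0.88,1.22) {$\hat x$};
\node at (0,1.35) {$\hat\sigma$};
\node at (0.45,0.17) {$c$};
\end{tikzpicture}
\caption{The collar ball $B(S)$ of a $4$-cycle $S$ (outer square, black vertices). The white vertices are new: one for each vertex and each edge of $S$, and the center $c$. Every small triangle is a simplex. For the edge $\sigma=\{x,y\}$, the only black neighbors of $\hat\sigma$ are $x$ and $y$. The thick edges form a tree rooted at $x$ that reaches all new vertices; they are placed on points of $A$ in the order of this tree.}\label{fig:collar}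
\end{figure}

\begin{lemma}\label{lem:collar}
There is a homeomorphism from $|B(S)|$ to the cone on $|S|$ that is the identity on $|S|$, and $\dim B(S)=\dim S+1$.
\end{lemma}

\begin{proof}
Send a vertex $x$ of $S$ to $(x,0)$ and $\hat\sigma$ to $(\text{barycenter of }\sigma,1)$ in $|S|\times[0,1]$. We claim that for each $\sigma\in S$ the simplices of the first form with $\rho\subseteq\sigma$ and all $\sigma_i\subseteq\sigma$ triangulate the prism $|\sigma|\times[0,1]$, and we argue by induction on $\dim\sigma$. Those that do not contain $\hat\sigma$ triangulate $|\partial\sigma|\times[0,1]\cup|\sigma|\times\{0\}$, by the inductive hypothesis for the proper faces. The remaining ones are $\{\hat\sigma\}$ and the sets obtained from these by adding $\hat\sigma$. The prism is a convex polytope, the point representing $\hat\sigma$ lies in the relative interior of the top facet $|\sigma|\times\{1\}$, and a convex polytope is the cone from such a point over the union of its other facets, which is $|\partial\sigma|\times[0,1]\cup|\sigma|\times\{0\}$. This proves the claim. Hence the simplices of the first form triangulate $|S|\times[0,1]$. Those with $\rho=\emptyset$ triangulate the top $|S|\times\{1\}$, and the simplices of the second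 form cone it from $c$. A cylinder with its top coned off is the cone on its bottom, which has dimension $\dim S+1$.
\end{proof}

We subdivide $K$ by iterating this. For a vertex $x$ put $x^*=\{\{x\}\}$. For $\tau\in K$ with $\dim\tau\ge1$ let $\partial\tau^*$ be the union of the complexes $\tau'^*$ over the proper faces $\tau'$ of $\tau$, and let $\tau^*=B(\partial\tau^*)$, with new vertices belonging to $\tau$ alone. Since $|\tau|$ is the cone on $|\partial\tau|$, induction on dimension and Lemma~\ref{lem:collar} give homeomorphisms $|\tau^*|\cong|\tau|$ that are compatible with faces, and $\dim\tau^*=\dim\tau$. For an edge $e$ the complex $e^*$ is a path with four edges.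

\subsection{Cells}\label{sub:cells}

Besides the simplices of $K$ we need two kinds of discs. The edges of $\Lambda$ are foreign to $K$, so each is canceled by a disc bounded by the edge and a path in $K$. For each edge $e=\{a<a'\}$ of $\Lambda$ choose, in a Borel way, a simple path $\gamma_e$ from $a'$ to $a$ along edges of $K$; this is the second and last use of the connectedness of $K_D$. The edges $e_x$ should be contracted, but contracting them would make the simplices that contain them degenerate. Instead we keep $e_x$ as a loop at $q(x)$ and fill the loop with a disc.

A \emph{cell} $\kappa$ is one of the objects listed below. It comes with a finite complex $S_\kappa$, a \emph{base vertex} $x_\kappa\in X$ of $S_\kappa$, a finite nonempty \emph{support} $\operatorname{supp}\kappa\subseteq X$ inside one $F$-class, and a finite set $\operatorname{dep}\kappa$ of cells on which it \emph{depends}.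
\begin{itemize}
\item \emph{Simplex cells} $\kappa=\tau\in K$ with $\dim\tau\ge1$. Here $S_\tau=\partial\tau^*$, the base is the least vertex of $\tau$, $\operatorname{supp}\tau=\tau$, and $\operatorname{dep}\tau$ is the set of proper faces of dimension at least $1$.
\item \emph{Loop discs} $\kappa=\Delta_x$ for $x\in X\setminus A$. Here $S_\kappa$ is the $4$-cycle obtained from the path $e_x^*$ by identifying its endpoints to a vertex named $x$, which is the base; $\operatorname{supp}\kappa=\{x,p(x)\}$ and $\operatorname{dep}\kappa=\{e_x\}$.
\item \emph{Path discs} $\kappa=\Gamma_e$ for $e=\{a<a'\}\in\Lambda$. If $\gamma_e$ has $\ell\ge1$ edges, $S_\kappa$ is the cycle of length $4\ell+1$ formed by the paths $\tau^*$ for the edges $\tau$ of $\gamma_e$ and by the edge $e$. The base is $a$, the support is the vertex set of $\gamma_e$, and $\operatorname{dep}\kappa$ is the set of edges of $\gamma_e$.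
\end{itemize}
Put $B_\kappa=B(S_\kappa)$, so that $B_\tau=\tau^*$, and let $\operatorname{New}\kappa$ be the set of new vertices of $B_\kappa$; these sets are disjoint for different cells. Put $b_\kappa=q(x_\kappa)\in q(\operatorname{supp}\kappa)$. We write $\operatorname{vert}S$ for the vertex set of $S$. Going through the three types gives
\begin{equation}\label{eq:vert}
\operatorname{vert}S_\kappa\subseteq\operatorname{supp}\kappa\cup\bigcup_{\eta\in\operatorname{dep}\kappa}\operatorname{New}\eta,\qquad\operatorname{supp}\eta\subseteq\operatorname{supp}\kappa\ \text{ for }\eta\in\operatorname{dep}\kappa,
\end{equation}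
and the following description of simplices.
\begin{itemize}
\item[(S)] Every simplex of $S_\kappa$ is a vertex in $X$, or the edge $e\in\Lambda$ of $S_{\Gamma_e}$, or a simplex of $B_\eta$ for some $\eta\in\operatorname{dep}\kappa$. In the last case, for $\kappa=\Delta_x$, the edge from $x$ to $\widehat{p(x)}$ is read as the edge of $B_{e_x}$ from $p(x)$ to $\widehat{p(x)}$.
\end{itemize}

All these objects are points of one standard Borel space. Let $H_0=X\sqcup\mathbb N$, let $H_{j+1}$ be the disjoint union of $H_j$ with the spaces of finite subsets and finite sequences of elements of $H_j$, and let $H=\bigcup_jH_j$. Code the cells as $(0,\tau)$, $(1,x)$, $(2,e)$, and the new vertices $\hat\sigma$ and $c$ of $B_\kappa$ as $(\kappa,\sigma)$ and $(\kappa,0)$. The cells form a Borel subset of $H$, the data attached to a cell depend on it in a Borel way, and only countably many cells have support in a given class, so Section~\ref{sub:borel} applies to quantifiers over cells and new vertices.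

\subsection{The model}\label{sub:model}

Fix an $F$-class $D$ and restrict everything to $D$, dropping it from the notation.

\begin{proposition}\label{prop:model}
There is a CW complex $\bar Z\simeq|K|$ that contains $|\Lambda|$ as a subcomplex with vertex set $A$ and has one further cell for each cell $\kappa$, with a characteristic map $\Phi_\kappa\colon|B_\kappa|\to\bar Z$. In the three cases of \textup{(S)}, the map $\Phi_\kappa$ sends a vertex $y\in X$ of $S_\kappa$ to $q(y)$, maps the edge $e$ identically to the edge $e$ of $|\Lambda|$, and agrees with $\Phi_\eta$ on a simplex of $B_\eta$.
\end{proposition}

\begin{proof}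
Let $Z$ be obtained from $|K|$ by attaching an arc $\lambda_e$ from $a$ to $a'$ for each $e=\{a<a'\}\in\Lambda$, an arc $\alpha_x$ from $x$ to $p(x)$ for each $x\notin A$, a disc $\Gamma_e$ along the circle $\lambda_e\cup\gamma_e$, and a disc $\Delta_x$ along the circle $\alpha_x\cup e_x$. By (T3), $Z\simeq|K|$.

The arcs $\alpha_x$ form a graph $T$ with vertex set $X$. Every vertex $x\notin A$ has exactly one edge leading to a smaller value of $\delta$, and every edge changes $\delta$ by one. So $T$ has no cycle, since a vertex of a cycle with maximal $\delta$ would have two such edges. The value of $q$ is constant along edges, and $x$ is joined to $q(x)$, so the components of $T$ are trees on the fibers of $q$. Let $\bar Z$ be the quotient of $Z$ that contracts each component to its unique point of $A$. By (T2), $\bar Z\simeq Z$. The cells of $\bar Z$ are the points of $A$, the arcs $\lambda_e$, which together form a copy of $|\Lambda|$, the simplices $\tau\in K$ of positive dimension, and the discs $\Gamma_e$ and $\Delta_x$.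

Let $\Phi_\tau$ be the composite $|\tau^*|\cong|\tau|\to\bar Z$. The homeomorphisms $|\tau^*|\cong|\tau|$ for edges identify $|S_{\Gamma_e}|$ with the boundary circle of the disc $\Gamma_e$, and $|S_{\Delta_x}|$ with the boundary circle of $\Delta_x/\alpha_x$, which is a disc by (T4). By Lemma~\ref{lem:collar} and (T4) these identifications extend to homeomorphisms $|B_{\Gamma_e}|\cong\Gamma_e$ and $|B_{\Delta_x}|\cong\Delta_x/\alpha_x$; composing with the maps to $\bar Z$ gives $\Phi_{\Gamma_e}$ and $\Phi_{\Delta_x}$. The stated behavior on $S_\kappa$ holds because the homeomorphisms $|\tau^*|\cong|\tau|$ are compatible with faces.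
\end{proof}

\section{Placing the new vertices}\label{sec:construct}

We now extend $q$ to all new vertices, with values in $A$, and build $L$ from the images of the balls $B_\kappa$, the hub triangles and the canceling triangles.

\subsection{The schedule}

A cell can be treated only after the cells it depends on. Cells treated at the same stage should have bounded size and be sparse along $\Lambda$, so that they use only a small fraction of each long path. Let $d_\Lambda$ be the distance in the graph $\Lambda$, possibly infinite.

\begin{lemma}\label{lem:schedule}
The set of cells has a partition into Borel sets $Q_1,Q_2,\dots$, some possibly empty, with integers $N_k\ge1$, such that the following hold for each $k$.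
\begin{itemize}
\item[\textup{(Q1)}] If $\kappa\in Q_k$, then $B_\kappa$ has $N_k$ vertices and $\operatorname{dep}\kappa\subseteq Q_1\cup\dots\cup Q_{k-1}$.
\item[\textup{(Q2)}] If $\kappa\ne\kappa'$ lie in $Q_k$, then $q(\operatorname{supp}\kappa)\cap q(\operatorname{supp}\kappa')=\emptyset$; in particular $\operatorname{supp}\kappa\cap\operatorname{supp}\kappa'=\emptyset$.
\item[\textup{(Q3)}] If $\kappa\ne\kappa'$ lie in $Q_k$, then $d_\Lambda(b_\kappa,b_{\kappa'})\ge4N_k^2$.
\end{itemize}
\end{lemma}

\begin{proof}
For a cell $\kappa$ whose ball has $N$ vertices put
\[
u(\kappa)=q(\operatorname{supp}\kappa)\cup\{a\in A:d_\Lambda(b_\kappa,a)<4N^2\}.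
\]
This set is finite because $\Lambda$ has degree at most $2$, and it lies in one $E$-class. The map $u$ is Borel, and it is countable-to-one because $u(\kappa)$ determines the $F$-class of $\operatorname{supp}\kappa$. By Lusin--Novikov the cells can be partitioned into Borel pieces on which $u$ is injective. Refine this to a partition into Borel pieces $P_i$, $i\in\mathbb N$, on each of which $\chi\circ u$ and the number of vertices of $B_\kappa$ are also constant. For $\kappa\ne\kappa'$ in $P_i$, the sets $u(\kappa)$ and $u(\kappa')$ are different and have the same color, so they are disjoint. This gives (Q2) for $P_i$, and (Q3) because $b_{\kappa'}\in u(\kappa')$ is not in $u(\kappa)$.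

Let $(i_k)_{k\ge1}$ be a sequence in which every $i\in\mathbb N$ occurs infinitely often. Let $Q_k$ be the set of $\kappa\in P_{i_k}\setminus(Q_1\cup\dots\cup Q_{k-1})$ with $\operatorname{dep}\kappa\subseteq Q_1\cup\dots\cup Q_{k-1}$. These sets are Borel and disjoint and satisfy (Q1)--(Q3). If $\kappa\in P_i$ and the finitely many members of $\operatorname{dep}\kappa$ lie in $Q_1\cup\dots\cup Q_j$, then $\kappa\in Q_1\cup\dots\cup Q_k$ for the first $k>j$ with $i_k=i$. So every simplex cell is scheduled, by induction on dimension, and then so is every disc, since discs depend only on edges.
\end{proof}

\subsection{The inductive hypotheses}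

Let $L_0$ be the graph $\Lambda$ on $A$. We construct Borel complexes $L_0\subseteq L_1\subseteq\cdots$ for $E$, constants $d_0=2,d_1,d_2,\dots$, and a Borel extension of $q$ to the new vertices, respecting $F$-classes, so that the following hold after stage $k$. Write $\operatorname{New}_j=\bigcup_{\kappa\in Q_j}\operatorname{New}\kappa$.
\begin{itemize}
\item[(I1)] Every point of $A$ lies in at most $d_k$ edges of $L_k$.
\item[(I2)] The map $q$ is defined on $X\cup\operatorname{New}_1\cup\dots\cup\operatorname{New}_k$ with values in $A$, and it is injective on each $\operatorname{New}_j$, $j\le k$.
\item[(I3)] For $\kappa\in Q_j$ with $j\le k$ and every simplex $\sigma$ of $B_\kappa$, the map $q$ is injective on $\sigma$ and $q(\sigma)\in L_k$.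
\end{itemize}

Let $k\ge1$ and suppose stage $k-1$ is complete. For $\kappa\in Q_k$, property (S), together with (Q1), (I3), $\Lambda\subseteq L_0$ and $q(p(x))=q(x)$, gives
\begin{equation}\label{eq:boundary}
\begin{array}{l}
q\text{ is defined on }\operatorname{vert}S_\kappa,\text{ is injective on each simplex of }S_\kappa,\\
\text{and maps each simplex of }S_\kappa\text{ to a simplex of }L_{k-1}.
\end{array}
\end{equation}
Put $N=N_k$ and $d=d_{k-1}$, and let $m=2^j$ be a power of $2$ with
\begin{equation}\label{eq:m}
m>2\bigl((N+1)^2+Nd\bigr).
\end{equation}
The $R_j$-classes are called \emph{blocks}. Each block has $m$ points and is a path in $\Lambda$. For a block $C$ let $Q_C=\{\kappa\in Q_k:b_\kappa\in C\}$; the new vertices of the cells in $Q_C$ will be placed in $C$. Since $\Lambda$ is acyclic, the $\Lambda$-distance between two points of $C$ is their distance along the path $C$. By (Q3), $|Q_C|\le m/(4N^2)+1$, and therefore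
\begin{equation}\label{eq:count}
N|Q_C|\le\frac m4+N,\qquad N^2|Q_C|\le\frac m4+N^2.
\end{equation}
The order of the choices is what makes the counting below work. The spacing $4N^2$ was fixed before the construction and depends only on $N$; it guarantees that the cells of $Q_C$ block a fixed fraction of $C$, whatever $m$ is. The size $m$ is chosen now, when $d$ is known, so that the points excluded because of existing edges are few by comparison.

\subsection{The hub step}

Let $U_C=\bigcup_{\kappa\in Q_C}q(\operatorname{vert}S_\kappa)$. By \eqref{eq:count} and \eqref{eq:m}, $|U_C|\le m/4+N<m$, so we can let the hub $h_C$ be the least element of $C\setminus U_C$. The hub avoids $U_C$ because it will have large degree, and the new vertices must be placed away from the neighbors of $U_C$.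

Write the path $C$ as $c_1,\dots,c_m$ with $h_C=c_t$. For $i=t+2,\dots,m$ in turn, if $\{h_C,c_i\}$ is not an edge of the current complex, add it together with the triangle $\{h_C,c_{i-1},c_i\}$. Then for $i=t-2,\dots,1$ in turn, if $\{h_C,c_i\}$ is not an edge, add it together with the triangle $\{h_C,c_{i+1},c_i\}$. In each addition the other two edges of the triangle are already present: one is an edge of $\Lambda$, and the other joins $h_C$ to the previous point, so it is an edge of $\Lambda$ or was found or added at the previous turn. The triangle itself is not present, as one of its edges is missing. Additions for different blocks involve disjoint vertex sets, and each block has fewer than $m$ of them. Performing the $r$-th addition in all blocks at once is an expansion as in (T3), for $r=1,\dots,m-1$. The resulting Borel complex $L'_k\supseteq L_{k-1}$ has these properties.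
\begin{itemize}
\item[(H1)] $|L_{k-1}|$ is a strong deformation retract of $|L'_k|$.
\item[(H2)] For each block $C$, the hub $h_C$ is adjacent in $L'_k$ to every other point of $C$.
\item[(H3)] Every edge of $L'_k$ not in $L_{k-1}$ lies in some block $C$ and contains $h_C$.
\end{itemize}

\subsection{The choice step}\label{sub:choice}

For $\kappa\in Q_k$ list $\operatorname{New}\kappa$ as $v_1=\hat x_\kappa$, $v_2=c$, followed by the other vertices $\hat\sigma$ in increasing order. Define the \emph{predecessor} $w(v)$ by $w(v_1)=x_\kappa$, $w(v_2)=v_1$ and $w(v_i)=c$ for $i\ge3$. By (B2) and (B3), $\{w(v),v\}$ is an interior edge of $B_\kappa$; these are the thick edges in Figure~\ref{fig:collar}. If $w(v)$ is new, it comes strictly before $v$ in the list.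

Fix a block $C$. Go through the cells $\kappa\in Q_C$ in increasing order and, for each, through $v=v_1,v_2,\dots$. Let $q(v)$ be the least $a\in C$ that satisfies the following conditions.
\begin{itemize}
\item[(V1)] $a\ne h_C$, and $a\ne q(v')$ for all new vertices $v'$ of cells in $Q_C$ that were placed before $v$.
\item[(V2)] $a\notin q(\operatorname{vert}S_{\kappa'})$ for every $\kappa'\in Q_k$ such that the block of $b_{\kappa'}$ meets $q(\operatorname{vert}S_\kappa)$.
\item[(V3)] $\{a,q(y)\}$ is not an edge of $L'_k$, for every $y\in\operatorname{vert}S_\kappa$ and every $y\in\operatorname{New}\kappa$ listed before $v$.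
\end{itemize}
Since $b_\kappa\in q(\operatorname{vert}S_\kappa)$, condition (V2) applies to $\kappa'=\kappa$ and yields
\begin{equation}\label{eq:own}
q(v)\notin q(\operatorname{vert}S_\kappa)\qquad\text{for }v\in\operatorname{New}\kappa.
\end{equation}
The full strength of (V2) guards against a collision between blocks. The boundary $S_\kappa$ of a cell of $Q_C$ may have a vertex $y$ with $q(y)$ in another block $C'$, while a cell $\kappa'\in Q_{C'}$ has a boundary vertex $y'$ with $q(y')\in C$. Independent choices $q(v)=q(y')$ in $C$ and $q(v')=q(y)$ in $C'$ would give $\{v,y\}$ and $\{v',y'\}$ the same image. Condition (V2) forbids this using only data known before the choice step.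

\begin{lemma}\label{lem:exists}
At every turn some $a\in C$ satisfies \textup{(V1)--(V3)}.
\end{lemma}

\begin{proof}
We count excluded points. By \eqref{eq:count}, (V1) excludes at most $1+N|Q_C|\le1+m/4+N$ points. For (V2), at most $N$ blocks $C'$ meet $q(\operatorname{vert}S_\kappa)$, and each cell of $Q_{C'}$ excludes at most $N$ points, so by \eqref{eq:count} at most $m/4+N^2$ points are excluded. For (V3), there are at most $N$ vertices $y$ to consider; let $z=q(y)$. If $z\notin C$, then by (H3) the hub step added no edge between $z$ and $C$. If $z\in C$, then $z\ne h_C$, because $h_C\notin U_C$ when $y\in S_\kappa$ and by (V1) when $y$ is new; so by (H3) the hub step added at most the edge $\{z,h_C\}$ at $z$. In both cases $z$ has at most $d+1$ neighbors in $C$, by (I1), and (V3) excludes at most $N(d+1)$ points. The total is at most $m/2+(N+1)^2+Nd$, which is less than $m=|C|$ by \eqref{eq:m}.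
\end{proof}

The conditions for $C$ refer only to data from before the choice step and to earlier choices in the same block, of which there are finitely many. So all blocks are treated simultaneously, and the extension of $q$ to $\operatorname{New}_k$ is Borel.

\subsection{The complex $L_k$}

For $\kappa\in Q_C$ and $v\in\operatorname{New}\kappa$ let $t_v=\{h_C,q(w(v)),q(v)\}$, and put
\[
L_k=L'_k\cup\{q(\sigma):\sigma\in B_\kappa,\ \kappa\in Q_k\}\cup\{t_v:v\in\operatorname{New}_k\}.
\]
The points $q(w(v))$ and $q(v)$ are distinct elements of $C\setminus\{h_C\}$. If $w(v)$ is new this is (V1). If $w(v)=x_\kappa$, then $q(w(v))=b_\kappa\in C\cap U_C$ is not the hub, and $q(v)\ne h_C,b_\kappa$ by (V1) and \eqref{eq:own}. So $t_v$ is a triangle. Two of its edges lie in $L'_k$ by (H2), and the third is the image of the edge $\{w(v),v\}$. Hence $L_k$ is closed under nonempty subsets. It is Borel, being a union of countable-to-one Borel images of Borel sets.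

\emph{Verification of \textup{(I2)} and \textup{(I3)}.} By (V1), $q$ is injective on the new vertices placed in one block, and blocks are disjoint. This gives (I2). A simplex of $B_\kappa$ is the union of a simplex of $S_\kappa$, or $\emptyset$, with a set of new vertices, so $q$ is injective on it by \eqref{eq:boundary}, (I2) and \eqref{eq:own}. This gives (I3).

\emph{Verification of \textup{(I1)}.} Fix $a\in A$. We show that $a\in q(\operatorname{vert}B_\kappa)$ for at most $k+1$ cells $\kappa\in Q_k$. By \eqref{eq:vert} such a cell has $a\in q(\operatorname{supp}\kappa)$, or $a\in q(\operatorname{New}\kappa)$, or $a=q(y)$ with $y\in\operatorname{New}\eta$ for some $\eta\in\operatorname{dep}\kappa\cap Q_j$ and $1\le j<k$. The first happens for at most one $\kappa$ by (Q2), and the second for at most one by (I2). For the third, fix $j$. By (I2) at most one $y\in\operatorname{New}_j$ has $q(y)=a$; it determines $\eta$; and since $\emptyset\ne\operatorname{supp}\eta\subseteq\operatorname{supp}\kappa$, (Q2) allows at most one $\kappa$. The total is at most $2+(k-1)$. Each $B_\kappa$ has at most $N^2$ edges, the hub step adds at most $m$ edges at $a$ by (H3), and the triangles $t_v$ bring no further edges. So (I1) holds with $d_k=d+m+(k+1)N^2$.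

This completes stage $k$. Let $L=\bigcup_kL_k$, a Borel complex for $E$ with vertex set exactly $A$. We have $\dim B_\tau=\dim\tau$ and $\dim B_{\Delta_x}=\dim B_{\Gamma_e}=2$, and the hub step and the $t_v$ add only simplices of dimension at most $2$. So $\dim L_{D\cap A}\le\max(2,\dim K_D)$ for every class $D$.

\subsection{No coincidences}

For the homotopy type we need to know that nothing added after the hub step falls on an existing simplex or on another added one.

\begin{lemma}\label{lem:distinct}
At stage $k$ let $\mathcal I$ be the set of interior simplices of dimension at least $1$ of the balls $B_\kappa$, $\kappa\in Q_k$. The simplices $q(\sigma)$ for $\sigma\in\mathcal I$ and $t_v$ for $v\in\operatorname{New}_k$ are pairwise distinct, and none of them lies in $L'_k$.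
\end{lemma}

\begin{proof}
\emph{Step 1: the image of an interior edge is not in $L'_k$.} Apply (V3) to the new vertex of the edge, or to the later one if both are new.

\emph{Step 2: distinct interior edges have distinct images.} Let $\{v,y\}$ in $B_\kappa$ and $\{v',y'\}$ in $B_{\kappa'}$ be edges with $v,v'$ new and with the same image, which has two elements by (I3).

Suppose first that $q(v)=q(v')$ and $q(y)=q(y')$. By (I2), $v=v'$ and so $\kappa=\kappa'$. If $y,y'$ are both new, then $y=y'$ by (I2). If exactly one is new, \eqref{eq:own} fails. If both lie in $S_\kappa$, they are neighbors of $v$, so by (B1) and (B2) they lie in one simplex of $S_\kappa$, and $y=y'$ by \eqref{eq:boundary}. This is the case for which the collar was introduced.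

Suppose next that $q(v)=q(y')$ and $q(y)=q(v')$. If $y'$ is new, then $v=y'$ by (I2), so $\kappa=\kappa'$. Then $y\notin S_\kappa$ by \eqref{eq:own} for $v'$, so $y$ is new, $y=v'$ by (I2), and the edges are equal. If $y$ is new, the same argument applies with the two edges exchanged. If $y\in S_\kappa$ and $y'\in S_{\kappa'}$, then the point $q(y)=q(v')$ lies in $q(\operatorname{vert}S_\kappa)$ and in the block of $b_{\kappa'}$. So (V2) for $v$ gives $q(v)\notin q(\operatorname{vert}S_{\kappa'})$, which contradicts $q(v)=q(y')$.

\emph{Step 3: the simplices $q(\sigma)$.} Let $\sigma\in\mathcal I$, let $v\in\sigma$ be new and let $y\in\sigma\setminus\{v\}$. The edge $\{v,y\}$ is interior, so $q(\sigma)\notin L'_k$ by Step 1. Suppose $q(\sigma)=q(\sigma')$ with $\sigma'\in\mathcal I$. Some edge of $\sigma'$ has image $\{q(v),q(y)\}$. It is interior, since otherwise its image would lie in $L_{k-1}$ by \eqref{eq:boundary}, contrary to Step 1. By Step 2 it equals $\{v,y\}$. As $y$ was arbitrary, $\sigma\subseteq\sigma'$, and exchanging the roles gives $\sigma=\sigma'$.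

\emph{Step 4: the triangles $t_v$.} Let $v\in\operatorname{New}\kappa$ with $\kappa\in Q_C$. The triangle $t_v$ contains the image of the interior edge $\{w(v),v\}$, so $t_v\notin L'_k$. Suppose $t_v=q(\sigma)$ with $\sigma\in\mathcal I$, and let $y\in\sigma$ have $q(y)=h_C$. New vertices of this stage with image in $C$ belong to cells of $Q_C$ and avoid $h_C$ by (V1), so $y$ is not new. Let $v''\in\sigma$ be new. The interior edge $\{v'',y\}$ has image $\{q(v''),h_C\}$ with $q(v'')\in t_v\setminus\{h_C\}\subseteq C$. This is an edge of $L'_k$ by (H2), contrary to Step 1. Finally suppose $t_v=t_{v'}$. A triangle $t_v$ lies in one block, so the block and the hub are the same for both, and the interior edges $\{w(v),v\}$ and $\{w(v'),v'\}$ have the same image. By Step 2 they are equal. If $v\ne v'$, then $v=w(v')$ and $v'=w(v)$, so each of $v,v'$ comes strictly before the other, which is absurd.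
\end{proof}

\section{The homotopy type of $L$}\label{sec:homotopy}

Fix a class $D$ and restrict to it as in Section~\ref{sub:model}. Let $\bar Z_0=|\Lambda|$ and let $\bar Z_k$ be the union of $|\Lambda|$ with the cells $\kappa\in Q_1\cup\dots\cup Q_k$ of $\bar Z$. By Proposition~\ref{prop:model}, (S) and (Q1), $\Phi_\kappa$ maps $|S_\kappa|$ into $\bar Z_{k-1}$ for $\kappa\in Q_k$. So $\bar Z_k$ is a subcomplex, obtained from $\bar Z_{k-1}$ by attaching the balls $|B_\kappa|$, $\kappa\in Q_k$, and $\bar Z=\bigcup_k\bar Z_k$.

By (I3), $q$ extends affinely to a map $q\colon|B_\kappa|\to|L_k|$ for $\kappa\in Q_k$. We define maps $\varphi_k\colon\bar Z_k\to|L_k|$, each extending the previous one, with $\varphi_k\circ\Phi_\kappa=q$ for all cells $\kappa$ of $\bar Z_k$. Let $\varphi_0$ be the identity of $|\Lambda|=|L_0|$. Given $\varphi_{k-1}$ and $\kappa\in Q_k$, the three cases in Proposition~\ref{prop:model} show that $\varphi_{k-1}\circ\Phi_\kappa=q$ on every simplex of $S_\kappa$. So $\varphi_{k-1}$ and the maps $q$ on the new balls combine to a map $\varphi_k$. Together the $\varphi_k$ define $\varphi\colon\bar Z\to|L|$.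

\begin{proposition}\label{prop:stage}
Each $\varphi_k$ is a homotopy equivalence.
\end{proposition}

\begin{proof}
This holds for $k=0$. Assume it for $k-1$. Let $\mathbf B$ and $\mathbf S$ be the disjoint unions of the spaces $|B_\kappa|$ and $|S_\kappa|$ over $\kappa\in Q_k$, and let $q\colon\mathbf S\to|L_{k-1}|$ be given by \eqref{eq:boundary}. We factor $\varphi_k$ as
\[
\bar Z_k\xrightarrow{\ (1)\ }|L_{k-1}|\cup_q\mathbf B\xrightarrow{\ (2)\ }W=|L'_k|\cup_q\mathbf B\xrightarrow{\ (3)\ }W^+\xrightarrow{\ (4)\ }\overline W\xrightarrow{\ (5)\ }|L_k|
\]
and show that each map is a homotopy equivalence. The space $W$ is a CW complex whose cells are the simplices of $L'_k$ and the interior simplices of the $B_\kappa$. In $W$ the new vertices are still separate $0$-cells. Steps (3) and (4) move them onto $A$.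

\emph{Maps (1) and (2).} Map (1) is induced by $\varphi_{k-1}$ and map (2) by the inclusion $|L_{k-1}|\subseteq|L'_k|$, both being the identity on $\mathbf B$. They are homotopy equivalences by (T1), using the inductive hypothesis and (H1).

\emph{Map (3).} For $\kappa\in Q_C$ and $v\in\operatorname{New}\kappa$ with $w=w(v)$, attach to $W$ an arc $\beta_v$ from $v$ to $q(v)$ and a $2$-cell $T_v$. If $w$ is new, $T_v$ is a pentagon attached along
\[
v\xrightarrow{\ \beta_v\ }q(v)\longrightarrow h_C\longrightarrow q(w)\xrightarrow{\ \beta_w^{-1}\ }w\longrightarrow v,
\]
where the second and third sides are edges of $L'_k$ and the last is the interior edge $\{w,v\}$. If $w=x_\kappa$, this vertex is already the point $q(w)$ of $W$; the side $\beta_w^{-1}$ is omitted and $T_v$ is a quadrilateral. Call the result $W^+$. For $i=1,\dots,N$ in turn attach the pairs $(\beta_{v_i},T_{v_i})$ for all $\kappa\in Q_k$ with at least $i$ new vertices. The boundary of $T_{v_i}$ runs once over $\beta_{v_i}$, and its other sides lie in $W$ or in $\beta_{w(v_i)}$, which was attached earlier. So each of the $N$ steps is an expansion as in (T3), and the inclusion $W\to W^+$ is a homotopy equivalence.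

\emph{Map (4).} The arc $\beta_v$ has distinct endpoints $v\notin A$ and $q(v)\in A$, and by (I2) different arcs have no endpoint in common. Let $\overline W$ be the quotient of $W^+$ contracting each $\beta_v$ to the point $q(v)$. The quotient map is a homotopy equivalence by (T2).

\emph{Map (5).} The cells of $\overline W$ are the simplices of $L'_k$, among them the points of $A$, the simplices $\sigma\in\mathcal I$, and the cells $T_v$. In the polygon $T_v$ the sides labeled by $\beta$ are disjoint, since the side $\{w,v\}$ and the two sides at $h_C$ separate them. Contracting them gives a disc $\overline T_v$ by (T4), and the characteristic map of the cell $T_v$ of $\overline W$ factors through $\overline T_v$. The three remaining sides bound $\overline T_v$ and are mapped homeomorphically onto the boundary of $|t_v|$ by the identity on the two edges of $L'_k$ and by $q$ on $\{w,v\}$. Extend this by (T4) to a homeomorphism $\overline T_v\to|t_v|$. Let $\psi\colon\overline W\to|L_k|$ be the identity on $|L'_k|$, the map $q$ on the balls, and this homeomorphism on $\overline T_v$.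

Every simplex of $L_k$ lies in $L'_k$ or has the form $q(\sigma)$ with $\sigma\in\mathcal I$ or the form $t_v$; here the images of simplices of $S_\kappa$ and of single new vertices lie in $L'_k$ by \eqref{eq:boundary} and because $L'_k$ has vertex set $A$. By Lemma~\ref{lem:distinct}, cells of $\overline W$ thus correspond bijectively to simplices of $L_k$. For each cell, the composite of its characteristic map, defined on a closed simplex of $L'_k$, on $|\sigma|$ or on $\overline T_v$, with $\psi$ is a homeomorphism onto the corresponding closed simplex that carries interior onto interior; for $|\sigma|$ this is the injectivity of $q$ on $\sigma$. Hence $\psi$ is a continuous bijection, and on each closed simplex of $L_k$ its inverse is the characteristic map composed with the inverse of that homeomorphism. As $|L_k|$ has the weak topology, $\psi^{-1}$ is continuous.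

The composite of (1)--(5) is $\varphi_{k-1}$ on $\bar Z_{k-1}$ and $q$ on the balls, so it is $\varphi_k$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:restrict}]
The Borel complex $L$ and the bound on its dimension were obtained in Section~\ref{sec:construct}. By (T5), every map from a sphere to $\bar Z$ or to $|L|$, and every homotopy between such maps, has image in some $\bar Z_k$ or $|L_k|$. Hence a class in $\pi_r(|L|,\varphi(z))$ comes from $\pi_r(|L_k|,\varphi(z))$ for some $k$ with $z\in\bar Z_k$, and so from $\pi_r(\bar Z_k,z)$ by Proposition~\ref{prop:stage}. Two classes in $\pi_r(\bar Z,z)$ with the same image are represented in some $\bar Z_k$ by maps whose images are homotopic in $|L_k|$, so they are equal in $\pi_r(\bar Z_k,z)$. This applies to all $r\ge0$, where $\pi_0$ is the set of path components. By Whitehead's theorem $\varphi$ is a homotopy equivalence, and with Proposition~\ref{prop:model} we get $|L_{D\cap A}|\simeq\bar Z\simeq|K_D|$.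
\end{proof}

\section{Homomorphisms and subrelations}\label{sec:hom}

Let $n\ge1$ or $n=\infty$. By Proposition~\ref{prop:trees}, Theorem~\ref{thm:main} and the remark after its proof, $\mathcal C_n$-structurability is closed downward under $\sqsubseteq_B$; we call this the embedding case. A homomorphism $f$ from $E$ to $F$ makes $E$ a subrelation of the pullback of $F$ along $f$, so we treat pullbacks and subrelations separately.

\begin{lemma}\label{lem:pullback}
Let $F$ on $Y$ be $\mathcal C_n$-structurable and let $f\colon X\to Y$ be a countable-to-one Borel map. Then the relation $F'$ on $X$ given by $x\mathrel{F'}x'\iff f(x)\mathrel{F}f(x')$ is a $\mathcal C_n$-structurable CBER.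
\end{lemma}

\begin{proof}
The relation $F'$ is Borel, and each class is a countable union of fibers of $f$, hence countable. The set $Y_0=f(X)$ is Borel, and there is a Borel map $g\colon Y_0\to X$ with $f\circ g=\mathrm{id}$. By the embedding case $F|Y_0$ is $\mathcal C_n$-structurable, and $g$ is a Borel isomorphism of $F|Y_0$ with $F'|g(Y_0)$. Transport the complex to $g(Y_0)$ and join each $x\notin g(Y_0)$ by a single edge to $g(f(x))$, which is $F'$-equivalent to $x$ because $f(g(f(x)))=f(x)$. On each $F'$-class the new complex is a contractible complex with leaves attached. Shrinking the leaves along their edges shows that it is contractible, and its dimension is at most $n$ since $n\ge1$.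
\end{proof}

For a subrelation $E\subseteq F'$ the complex on an $F'$-class does not restrict to the $E$-classes in any useful way. Instead we give each $E$-class $C$ its own copy of the whole class $[C]_{F'}$ with its complex, and embed $C$ in that copy.

\begin{lemma}\label{lem:sub}
Let $E\subseteq F'$ be CBERs on $X$. If $F'$ is $\mathcal C_n$-structurable, so is $E$.
\end{lemma}

\begin{proof}
Let $K$ be a Borel complex for $F'$ with all $K_D\in\mathcal C_n$. By Feldman--Moore there are Borel maps $g_i\colon X\to X$, $i\in\mathbb N$, with $[x]_{F'}=\{g_i(x):i\in\mathbb N\}$ for all $x$. Put
\[
X'=\{(y,i)\in X\times\mathbb N:\ g_j(y)\text{ is not }E\text{-equivalent to }g_i(y)\text{ for any }j<i\},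
\]
and let $(y,i)\mathrel{E'}(y',i')$ if and only if $g_i(y)\mathrel{E}g_{i'}(y')$. Thus $(y,i)$ codes the point $y$ together with the $E$-class of $g_i(y)$ inside $[y]_{F'}$. The set $X'$ and the equivalence relation $E'$ are Borel. For an $E$-class $C$ let $C'=\{(y,i)\in X':g_i(y)\in C\}$. If $(y,i)\in C'$, then $y\in[C]_{F'}$. Conversely, for $y\in[C]_{F'}$ there is exactly one $i$ with $(y,i)\in C'$, namely the least $i$ with $g_i(y)\in C$. So the projection $(y,i)\mapsto y$ maps $C'$ bijectively onto $[C]_{F'}$. The sets $C'$ are the $E'$-classes, so $E'$ is a CBER. Let $K'$ consist of the sets in $[E']^{<\infty}$ whose projection lies in $K$. It is a Borel complex with $K'_{C'}\cong K_{[C]_{F'}}$, so $E'$ is $\mathcal C_n$-structurable.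

Let $i(x)$ be the least $i$ with $g_i(x)\mathrel{E}x$. Then $(x,i(x))\in C'$ for $C=[x]_E$, so the Borel injection $x\mapsto(x,i(x))$ is an embedding of $E$ into $E'$. By the embedding case $E$ is $\mathcal C_n$-structurable.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:hom}]
Let $f$ be a countable-to-one Borel homomorphism from $E$ to $F$ and let $F'$ be as in Lemma~\ref{lem:pullback}. Then $E\subseteq F'$, and Lemmas~\ref{lem:pullback} and~\ref{lem:sub} show that $E$ is $\mathcal C_n$-structurable. For a Borel subrelation take $f=\mathrm{id}$. A reduction, in particular an embedding, is a homomorphism each of whose fibers lies in one $E$-class, so it is countable-to-one.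
\end{proof}
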